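\title{Inner regularity of the relaxed area of graphs and monotonicity of its defect}

\begin{abstract}
Let $\overline F(w,A)$ be the $L^1$-relaxation of the area of graphs of $C^1$ maps from an open set $A\subset\mathbf R^n$ to $\mathbf R^k$, and let $\overline{\overline F}(w,\cdot)$ be the measure obtained from $\overline F(w,\cdot)$ by minimizing over countable open covers. We prove, for all $n,k\ge1$, the conjecture that the defect $\overline F(w,A)-\overline{\overline F}(w,A)$ does not decrease when $A$ is enlarged. The key fact is that $\overline F(w,\cdot)$ is inner regular: its value on $A$ is the supremum of its values on open sets compactly contained in $A$. This follows from a gluing construction that joins two members of a bounded family of maps across a cubical interface and controls the minors of the gradient order by order.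
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{The problem}
Fix integers $n,k\ge1$. For an open set $A\subset\mathbf R^n$ and $u\in C^1(A;\mathbf R^k)$ let
\[
F(u,A)=\int_A\Big(1+\sum|M(\nabla u)|^2\Big)^{1/2}dx ,
\]
where the sum runs over all minors $M(\nabla u)$, of every order $1\le r\le\min\{n,k\}$, of the $k\times n$ Jacobian matrix $\nabla u$. This is the $n$-dimensional area of the graph of $u$ over $A$. To assign an area to a map $w\in L^1(A;\mathbf R^k)$, which may be discontinuous, one takes the cheapest smooth approximation: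
\[
\overline F(w,A)=\inf\Big\{\liminf_{h\to\infty}F(u_h,A):\ u_h\in C^1(A;\mathbf R^k),\ u_h\to w\text{ in }L^1(A;\mathbf R^k)\Big\}.
\]
For an open subset $U\subset A$ we write $\overline F(w,U)$ for the value of $\overline F$ at the restriction of $w$ to $U$.

For fixed $u$, the set function $F(u,\cdot)$ is a measure. The relaxed set function $\overline F(w,\cdot)$ is monotone and is superadditive on disjoint open sets (Lemma~\ref{lem:basic}), but in general it is not subadditive: approximations chosen separately on overlapping open sets need not fit together into one approximation on the union. The cost of approximating piece by piece is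
\[
\overline{\overline F}(w,A)=\inf\Big\{\sum_{h=1}^\infty\overline F(w,A_h):\ A_h\text{ open},\ A=\bigcup_{h=1}^\infty A_h\Big\}.
\]
It is known that $\overline{\overline F}(w,\cdot)$ is the trace on open sets of a Borel regular measure $\mu$; we recall the short argument in Lemma~\ref{lem:measure}. The cover $A,\emptyset,\emptyset,\dots$ shows that $\overline{\overline F}\le\overline F$, and every measure $\nu$ with $\nu(U)\le\overline F(w,U)$ for all open $U$ satisfies $\nu(A)\le\sum_h\nu(A_h)\le\sum_h\overline F(w,A_h)$ for every cover. So $\mu$ is the largest measure that lies below $\overline F(w,\cdot)$ on open sets, and the \emph{defect}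
\[
\operatorname{def}(A)=\overline F(w,A)-\overline{\overline F}(w,A)\ge0
\]
is the extra area that is paid for using a single approximating sequence on all of $A$. A larger domain asks more pieces to fit together, so one expects the defect to grow with the domain. It has been conjectured that this is so: if $A\subset A'$ are open, $w\in L^1(A';\mathbf R^k)$ and $\overline F(w,A')<\infty$, then $\operatorname{def}(A)\le\operatorname{def}(A')$. We prove this conjecture.

\subsection*{Results}
We write $A''\subset\subset A$ if $\overline{A''}$ is compact and contained in $A$.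

\begin{theorem}[Monotonicity of the defect]\label{thm:mono}
Let $n,k\ge1$. If $A\subset A'\subset\mathbf R^n$ are open, $w\in L^1(A';\mathbf R^k)$ and $\overline F(w,A')<\infty$, then
\[
\overline F(w,A)-\overline{\overline F}(w,A)\le\overline F(w,A')-\overline{\overline F}(w,A').
\]
\end{theorem}

\begin{theorem}[Inner regularity]\label{thm:inner}
Let $n,k\ge1$. For every open $A\subset\mathbf R^n$ and every $w\in L^1(A;\mathbf R^k)$,
\[
\overline F(w,A)=\sup\{\overline F(w,A''):\ A''\text{ open},\ A''\subset\subset A\}.
\]
\end{theorem}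

\begin{corollary}\label{cor:main}
In \textup{(a)} and \textup{(b)} let $A'$ be open, $w\in L^1(A';\mathbf R^k)$ and $\overline F(w,A')<\infty$.
\begin{itemize}
\item[(a)] If $A_i\subset A'$ are countably many pairwise disjoint open sets, then $\sum_i\operatorname{def}(A_i)\le\operatorname{def}(A')$.
\item[(b)] If $A_i\uparrow A\subset A'$ are open, then $\overline F(w,A_i)\to\overline F(w,A)$ and $\operatorname{def}(A_i)\uparrow\operatorname{def}(A)$.
\item[(c)] If $A$ is open, $w\in L^1(A;\mathbf R^k)$, $u_h\in C^1(A;\mathbf R^k)$ and $u_h\to w$ in $L^1_{\mathrm{loc}}(A;\mathbf R^k)$, then $\overline F(w,A)\le\liminf_hF(u_h,A)$.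
\end{itemize}
\end{corollary}

\subsection*{Why inner regularity is the issue}
Theorem~\ref{thm:mono} can be rewritten as
\begin{equation}\label{eq:rewritten}
\overline F(w,A)+\mu(A'\setminus A)\le\overline F(w,A').
\end{equation}
Take an optimal sequence $u_h$ on $A'$ and let $\lambda$ be a weak* limit of the measures $F(u_h,\cdot)$, so that $\lambda(A')\le\overline F(w,A')$. One would like to pay for the second term of \eqref{eq:rewritten} with $\lambda(A'\setminus A)$ and for the first with $\lambda(A)$. The restrictions $u_h|_A$ are competitors for $\overline F(w,A)$, but $F(u_h,A)$ can stay well above $\lambda(A)$: area may sit inside $A$ and drift toward $\partial A$, where in the limit it is needed to pay for $\mu$.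

\begin{example}\label{ex:jump}
Let $n=k=1$, $A'=(-1,1)$, $A=(-1,0)$, and let $w$ be $0$ on $(-1,0]$ and $1$ on $(0,1)$. Let $u_h$ be $C^1$ and nondecreasing, equal to $0$ on $(-1,-1/h]$ and to $1$ on $[0,1)$. Then $F(u_h,A')\le\int(1+u_h')=3$. No sequence does better: a subsequence converges at almost all points $x_1<x_2<0<x_3<x_4$, and the graphs are at least as long as the polygons through the four corresponding points, whose lengths tend to $(x_2-x_1)+(1+(x_3-x_2)^2)^{1/2}+(x_4-x_3)$, which is as close to $3$ as we wish. So $u_h$ is optimal on $A'$, and $\lambda$ is Lebesgue measure plus a unit mass at $0$. The same polygons give $\overline F(w,U)\ge1$ for every open $U\ni0$, so $\mu(\{0\})\ge1$. On $A$ we have $F(u_h,A)\to2$, while $\lambda(A)=1=\overline F(w,A)$.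
\end{example}

On sets $A''\subset\subset A$ the restrictions do give $\overline F(w,A'')\le\lambda(\overline{A''})\le\lambda(A)$. Theorem~\ref{thm:inner} is exactly what carries this bound from $A''$ to $A$. To prove it, we exhaust $A$ by shells, use on the $\ell$-th shell a member $u_{h_\ell}$ of the sequence whose excess area has already moved beyond that shell, and join $u_{h_\ell}$ to $u_{h_{\ell+1}}$ across an interface near which both have little area. The joining is the hard part, because interpolation by a cut-off function does not control minors of order two and higher (Example~\ref{ex:cutoff}).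

\subsection*{Plan}
Section~\ref{sec:defect} derives Theorem~\ref{thm:mono} and Corollary~\ref{cor:main} from Theorem~\ref{thm:inner}. Section~\ref{sec:tools} collects tools on Lipschitz maps. Section~\ref{sec:model} carries out the gluing by hand along one edge in the plane. Section~\ref{sec:inner} states the general gluing result, Proposition~\ref{prop:glue}, and derives Theorem~\ref{thm:inner} from it. Its proof has two parts: homotopies of small volume between the traces on the interface (Section~\ref{sec:homotopy}), and a reparametrization that turns control of volumes into control of all minors (Section~\ref{sec:glue}).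

\section{Monotonicity of the defect from inner regularity}\label{sec:defect}

\begin{lemma}\label{lem:basic}
Let $A$ be open and $w\in L^1(A;\mathbf R^k)$.
\begin{itemize}
\item[(a)] For $M<\infty$, we have $\overline F(w,A)\le M$ if and only if for every $\varepsilon>0$ there is $u\in C^1(A;\mathbf R^k)$ with $\|u-w\|_{L^1(A)}<\varepsilon$ and $F(u,A)<M+\varepsilon$.
\item[(b)] $\overline F(\cdot,A)$ is lower semicontinuous in $L^1(A;\mathbf R^k)$. If $\overline F(w,A)<\infty$, there are $u_h\in C^1(A;\mathbf R^k)$ with $u_h\to w$ in $L^1$ and $F(u_h,A)\to\overline F(w,A)$.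
\item[(c)] $|A|\le\overline F(w,A)$. If $U\subset A$ is open, then $\overline F(w,U)\le\overline F(w,A)$. If $U,V\subset A$ are open and disjoint, then $\overline F(w,U)+\overline F(w,V)\le\overline F(w,U\cup V)$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) If $\overline F(w,A)\le M$, some admissible sequence has $\liminf_hF(u_h,A)<M+\varepsilon$, and a suitable member with large index is the required $u$. Conversely, the maps obtained for $\varepsilon=1/h$ form an admissible sequence with $\liminf_hF(u_h,A)\le M$.

(b) By (a) and the triangle inequality, the set $\{w:\overline F(w,A)\le M\}$ is closed in $L^1$. The maps given by (a) for $M=\overline F(w,A)$ and $\varepsilon=1/h$ form an optimal sequence.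

(c) The integrand is at least $1$. An admissible sequence on a set restricts to admissible sequences on its open subsets, and $F(u_h,U\cup V)=F(u_h,U)+F(u_h,V)$ for disjoint $U,V$; the lower limit of a sum is at least the sum of the lower limits.
\end{proof}

\begin{lemma}\label{lem:measure}
Let $A'$ be open and $w\in L^1(A';\mathbf R^k)$. For $S\subset A'$ let $\mu(S)$ be the infimum of $\sum_h\overline F(w,A_h)$ over all sequences of open sets $A_h\subset A'$ that cover $S$. Then $\mu$ is a measure on the Borel subsets of $A'$, and $\mu(U)=\overline{\overline F}(w,U)$ for all open $U\subset A'$.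
\end{lemma}

\begin{proof}
The set function $\mu$ is an outer measure, being defined by countable covers. If $U$ is open, replacing $A_h$ by $A_h\cap U$ does not increase the sum (Lemma~\ref{lem:basic}(c)), so $\mu(U)=\overline{\overline F}(w,U)$. If $S,T\subset A'$ are at positive distance, take disjoint open sets $U\supset S$ and $V\supset T$. For every cover $(A_h)$ of $S\cup T$, Lemma~\ref{lem:basic}(c) gives $\sum_h\overline F(w,A_h)\ge\sum_h\overline F(w,A_h\cap U)+\sum_h\overline F(w,A_h\cap V)\ge\mu(S)+\mu(T)$. An outer measure that is additive on sets at positive distance is a measure on Borel sets (Carath\'eodory's criterion).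
\end{proof}

We use two textbook facts on an open set $\Omega\subset\mathbf R^n$. First, a sequence $(\lambda_h)$ of nonnegative Borel measures on $\Omega$ with bounded total mass has a subsequence that converges weakly* (that is, against continuous functions with compact support in $\Omega$) to a measure $\lambda$, and along it
\begin{equation}\label{eq:weakstar}
\lambda(U)\le\liminf_h\lambda_h(U)\ \ (U\subset\Omega\text{ open}),\qquad\limsup_h\lambda_h(K)\le\lambda(K)\ \ (K\subset\Omega\text{ compact}).
\end{equation}
Second, a finite Borel measure $\lambda$ on $\Omega$ is regular: $\lambda(S)$ is the infimum of $\lambda(U)$ over open $U\supset S$ and the supremum of $\lambda(K)$ over compact $K\subset S$.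

\begin{lemma}\label{lem:lambda}
Assume Theorem~\ref{thm:inner}. Let $w\in L^1(A';\mathbf R^k)$ and $\overline F(w,A')<\infty$. There is a Borel measure $\lambda$ on $A'$ with $\lambda(A')\le\overline F(w,A')$ such that $\overline F(w,U)\le\lambda(U)$ for every open $U\subset A'$ and $\mu(S)\le\lambda(S)$ for every Borel $S\subset A'$.
\end{lemma}

\begin{proof}
Let $u_h$ be an optimal sequence on $A'$ (Lemma~\ref{lem:basic}(b)) and let $\lambda$ be the weak* limit of a subsequence of the measures $F(u_h,\cdot)$. By \eqref{eq:weakstar}, $\lambda(A')\le\overline F(w,A')$. For open $U''\subset\subset U\subset A'$, again by \eqref{eq:weakstar},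
\[
\overline F(w,U'')\le\liminf_hF(u_h,U'')\le\lambda(\overline{U''})\le\lambda(U),
\]
and Theorem~\ref{thm:inner} gives $\overline F(w,U)\le\lambda(U)$. If $S$ is Borel and $U\supset S$ is open, then $\mu(S)\le\mu(U)\le\overline F(w,U)\le\lambda(U)$; take the infimum over $U$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:mono}]
By Lemma~\ref{lem:lambda},
\[
\overline F(w,A)+\mu(A'\setminus A)\le\lambda(A)+\lambda(A'\setminus A)=\lambda(A')\le\overline F(w,A').
\]
All terms are finite and $\mu(A'\setminus A)=\mu(A')-\mu(A)=\overline{\overline F}(w,A')-\overline{\overline F}(w,A)$.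
\end{proof}

The hypothesis $\overline F(w,A')<\infty$ provides the measure $\lambda$ and makes the differences meaningful: if $|A'|=\infty$, for instance, both $\overline F(w,A')$ and $\overline{\overline F}(w,A')$ are infinite by Lemma~\ref{lem:basic}(c).

\begin{proof}[Proof of Corollary~\ref{cor:main}]
(a) Let $S=A'\setminus\bigcup_iA_i$. By Lemma~\ref{lem:lambda}, $\sum_i\overline F(w,A_i)+\mu(S)\le\sum_i\lambda(A_i)+\lambda(S)=\lambda(A')\le\overline F(w,A')$. Subtract the finite quantity $\mu(A')=\sum_i\mu(A_i)+\mu(S)$.

(b) Every $A''\subset\subset A$ is contained in some $A_i$ by compactness, so $\overline F(w,A_i)\uparrow\overline F(w,A)$ by Theorem~\ref{thm:inner} and Lemma~\ref{lem:basic}(c). Also $\mu(A_i)\uparrow\mu(A)<\infty$. Hence $\operatorname{def}(A_i)\to\operatorname{def}(A)$, and the sequence is nondecreasing by Theorem~\ref{thm:mono} applied to $A_i\subset A_{i+1}$, where $\overline F(w,A_{i+1})\le\overline F(w,A')<\infty$.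

(c) For open $A''\subset\subset A$ we have $u_h\to w$ in $L^1(A'')$, so $\overline F(w,A'')\le\liminf_hF(u_h,A'')\le\liminf_hF(u_h,A)$. Take the supremum over $A''$ and use Theorem~\ref{thm:inner}.
\end{proof}

\section{Minors, volumes and Lipschitz maps}\label{sec:tools}

Throughout, $I=[0,1]$, $B_R\subset\mathbf R^k$ is the closed ball of radius $R$ about $0$, $r_0=\min\{n,k\}$, and $|\cdot|_\infty$, $\operatorname{dist}_\infty$ refer to the sup norm. Lipschitz constants refer to Euclidean norms unless stated otherwise, and $C$ denotes constants that depend only on the dimensions.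

\subsection*{Minors}
For a matrix $\xi$ let $M_r(\xi)$ be the vector of its $r\times r$ minors, with $M_0=1$ and $M_r=0$ if $r$ exceeds the number of rows or of columns, and let $M(\xi)=(M_0(\xi),M_1(\xi),\dots)$. Then $F(u,A)=\int_A|M(\nabla u)|\,dx$ and
\[
\max_r|M_r|\le|M|\le\sum_r|M_r|.
\]
The number $|M_r(\xi)|$ is the Hilbert--Schmidt norm of the exterior power $\Lambda^r\xi$. By the Cauchy--Binet formula $\Lambda^r(\xi\zeta)=\Lambda^r\xi\,\Lambda^r\zeta$, and the operator norm of $\Lambda^r\zeta$ is the product of the $r$ largest singular values of $\zeta$, hence at most $\|\zeta\|^r$. Therefore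
\begin{equation}\label{eq:CB}
|M_r(\xi\zeta)|\le\|\xi\|^r|M_r(\zeta)|,\qquad|M_r(\xi\zeta)|\le|M_r(\xi)|\,\|\zeta\|^r,\qquad|M_r(\xi)|\le C\|\xi\|^r .
\end{equation}
If $\xi$ has exactly $i$ columns $\xi_1,\dots,\xi_i$, then
\begin{equation}\label{eq:wedge}
|M_i(\xi)|=|\xi_1\wedge\dots\wedge\xi_i|\le|\xi_1\wedge\dots\wedge\xi_{i-1}|\,|\xi_i| .
\end{equation}

\subsection*{Volumes}
By Rademacher's theorem a locally Lipschitz map is differentiable almost everywhere, so $F(v,A)$ is defined for locally Lipschitz $v$ by the same formula. If two locally Lipschitz maps agree on a measurable set, their gradients agree almost everywhere on it (at each density point at which both are differentiable); we call this \emph{locality}. For a Lipschitz map $g:D\to\mathbf R^k$ on an $i$-dimensional box or polytope $D$, the \emph{$i$-volume} of $g$ is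
\[
\operatorname{vol}_i(g)=\int_D|M_i(\nabla g)| .
\]
It vanishes if $i>k$. For $i\le k$ the area formula states that for measurable $D'\subset D$
\begin{equation}\label{eq:area}
\int_{D'}|M_i(\nabla g)|=\int_{\mathbf R^k}\#\big(D'\cap g^{-1}(y)\big)\,d\mathcal H^i(y).
\end{equation}
Consequently $\operatorname{vol}_i(g)$ is unchanged by a bilipschitz change of the parameter domain, and it vanishes if $g(D)$ is $\mathcal H^i$-null. The latter holds whenever $g(D)$ is contained in a countable union of Lipschitz images of subsets of $\mathbf R^{i-1}$.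

\subsection*{Composition and patching}
The \emph{local Lipschitz constant} of a map $T$ at a point $y$ of its domain is the infimum of the Lipschitz constants of $T$ on relative neighborhoods of $y$.

\begin{lemma}\label{lem:comp}
Let $g$ and $T\circ g$ be differentiable at $x$, and let $T$ have local Lipschitz constant at most $\ell$ at $g(x)$. Then $|M_r(\nabla(T\circ g)(x))|\le\ell^r|M_r(\nabla g(x))|$ for all $r$.
\end{lemma}

\begin{proof}
Comparing difference quotients gives $|D(T\circ g)(x)e|\le\ell|Dg(x)e|$ for every vector $e$. So $Dg(x)e\mapsto D(T\circ g)(x)e$ is a well-defined linear map of norm at most $\ell$ on the range of $Dg(x)$. Extend it by $0$ on the orthogonal complement to a linear map $\xi$. Then $D(T\circ g)(x)=\xi\,Dg(x)$ with $\|\xi\|\le\ell$, and \eqref{eq:CB} applies.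
\end{proof}

The point of the lemma is that $T$ itself need not be differentiable at any point of the image of $g$.

\begin{lemma}\label{lem:patch}
Let $g$ be a map on a convex set $D$. If $D$ is covered by finitely many relatively closed sets on each of which $g$ is $\Lambda$-Lipschitz, or if the local Lipschitz constant of $g$ is at most $\Lambda$ at every point of $D$, then $g$ is $\Lambda$-Lipschitz.
\end{lemma}

\begin{proof}
It suffices to treat a segment $D=[x,x']$. In the first case, choose a set of the cover that contains $x_0=x$ and let $x_1$ be its last point on the segment. If $x_1\ne x'$, the points just after $x_1$ lie in other sets of the cover, not used so far; as these are closed and finitely many, one of them contains $x_1$ and a later point. Let $x_2$ be its last point, and so on. The process ends at $x'$, and consecutive points lie in a common set. In the second case, compactness divides the segment into finitely many subsegments on which $g$ is $(\Lambda+\varepsilon)$-Lipschitz.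
\end{proof}

\subsection*{Cones and collars}
Let $Q$ be a unit cube of dimension $i\ge1$ with center $o$. Its \emph{facets} are its $(i-1)$-dimensional faces. Every $x\in Q\setminus\{o\}$ is uniquely $x=o+\rho(q-o)$ with $\rho\in(0,1]$ and $q\in\partial Q$, namely
\begin{equation}\label{eq:radial}
\rho(x)=2|x-o|_\infty,\qquad q(x)=o+(x-o)/\rho(x).
\end{equation}
On the pyramid with apex $o$ over a facet $S$, the function $\rho$ is affine, $q$ is smooth away from $o$ with values in $S$, and $\|Dq\|\le C/\rho$. So $(q,\rho)\mapsto o+\rho(q-o)$ is a bilipschitz map of $S\times[\frac12,1]$ onto the convex truncated pyramid $\{q\in S,\ \rho\ge\frac12\}$.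

\begin{lemma}\label{lem:collar}
Let $G:\partial Q\to\mathbf R^k$ be continuous and Lipschitz on each facet.
\begin{itemize}
\item[(a)] $G$ extends to a Lipschitz map on $Q$.
\item[(b)] Let $\Phi:\partial Q\times I\to\mathbf R^k$ be continuous and Lipschitz on $S\times I$ for each facet $S$, with $\Phi(\cdot,0)=G$. Let $\Psi:Q\to\mathbf R^k$ be Lipschitz with $\Psi=\Phi(\cdot,1)$ on $\partial Q$. Then $G$ has a Lipschitz extension to $Q$ of $i$-volume $\sum_S\operatorname{vol}_i(\Phi|_{S\times I})+\operatorname{vol}_i(\Psi)$.
\item[(c)] If $G$ has values in $B_R$, the extensions can be taken with values in $B_R$, without increasing the volume.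
\end{itemize}
\end{lemma}

\begin{proof}
(a) Take $x\mapsto\rho(x)G(q(x))$, $o\mapsto0$. On each pyramid minus the apex its local Lipschitz constants are at most $C\sup|G|+C\operatorname{Lip}(G|_S)$. By Lemma~\ref{lem:patch} it is Lipschitz with this constant on all truncated pyramids $\{q\in S,\rho\ge\varepsilon\}$, hence by continuity on the pyramid, and then by Lemma~\ref{lem:patch} on $Q$.

(b) Take $x\mapsto\Phi(q(x),2-2\rho(x))$ where $\rho\ge\frac12$ and $x\mapsto\Psi(o+2(x-o))$ where $\rho\le\frac12$. Where $\rho=\frac12$ both formulas give $\Phi(q(x),1)$. On each truncated pyramid and on the inner cube the map is a bilipschitz reparametrization of $\Phi|_{S\times I}$ or of $\Psi$. Use Lemma~\ref{lem:patch} and the invariance of volume.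

(c) Compose with the nearest-point projection onto $B_R$. It is $1$-Lipschitz and fixes $G$; use Lemma~\ref{lem:comp}.
\end{proof}

\subsection*{Smoothing and truncation}
Our constructions produce locally Lipschitz maps. The next lemma shows that they are as good as $C^1$ competitors.

\begin{lemma}\label{lem:smooth}
Let $v:A\to\mathbf R^k$ be locally Lipschitz with $F(v,A)<\infty$, and let $\varepsilon>0$. There is $v'\in C^\infty(A;\mathbf R^k)$ with $\|v'-v\|_{L^1(A)}<\varepsilon$ and $F(v',A)\le F(v,A)+\varepsilon$.
\end{lemma}

\begin{proof}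
Minors are polynomials of degree at most $r_0$, so
\[
\big||M(\xi)|-|M(\zeta)|\big|\le|M(\xi)-M(\zeta)|\le C|\xi-\zeta|(1+|\xi|+|\zeta|)^{r_0-1}.
\]
By H\"older's inequality, $\Xi\mapsto\int_D|M(\Xi)|$ is continuous on $L^{r_0}(D)$ for bounded $D$. Exhaust $A$ by compact sets $K_m\subset\operatorname{int}K_{m+1}$, $K_0=\emptyset$, and let $D_m=K_m\setminus K_{m-1}$, $m\ge1$. Since $\nabla v$ is bounded on $D_m$, there is $\eta_m>0$ such that $\|\nabla v'-\nabla v\|_{L^{r_0}(D_m)}\le\eta_m$ implies $F(v',D_m)\le F(v,D_m)+\varepsilon2^{-m}$. Let $(\zeta_i)_{i\ge1}$ be a smooth partition of unity on $A$ with $\zeta_i$ compactly supported in $U_i$, where the open sets $U_i\subset\subset A$ form a locally finite family. Each $U_i$ meets finitely many $D_m$. Let $v_i$ be a mollification of the compactly supported Lipschitz map $\zeta_iv$, with radius so small that $v_i$ is supported in $U_i$, $\|v_i-\zeta_iv\|_{L^1}<\varepsilon2^{-i}$, and $\|\nabla v_i-\nabla(\zeta_iv)\|_{L^{r_0}}\le2^{-i}\eta_m$ for all $m$ with $D_m\cap U_i\ne\emptyset$. The locally finite sum $v'=\sum_iv_i$ is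 smooth, $v'-v=\sum_i(v_i-\zeta_iv)$, and on $D_m$ only indices $i$ with $D_m\cap U_i\ne\emptyset$ contribute. So $\|\nabla v'-\nabla v\|_{L^{r_0}(D_m)}\le\eta_m$ for all $m$; sum over $m$.
\end{proof}

Let $\omega:[0,\infty)\to[0,2]$ be smooth with $\omega(s)=s$ for $s\le1$ and $0\le\omega'\le1$, and put $T_R(y)=R\,\omega(|y|/R)\,y/|y|$, $T_R(0)=0$. Then $T_R$ is smooth, $T_R(y)=y$ for $|y|\le R$, and $|T_R(y)|\le\min\{|y|,2R\}$. The differential $DT_R(y)$ is symmetric with eigenvalues $\omega'(s)$ and $\omega(s)/s$, $s=|y|/R$, so $T_R$ is $1$-Lipschitz. By \eqref{eq:CB},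
\begin{equation}\label{eq:trunc}
F(T_R\circ u,U)\le F(u,U),\qquad\overline F(T_R\circ w,U)\le\overline F(w,U)\qquad(U\text{ open}).
\end{equation}

\section{Gluing along one edge in the plane}\label{sec:model}

\subsection*{What a cut-off function gives}
The first attempt to join $u$ to $u'$ is $v=\zeta u+(1-\zeta)u'$ with a cut-off function $\zeta$, so that
\[
\nabla v=\zeta\nabla u+(1-\zeta)\nabla u'+(u-u')\otimes\nabla\zeta .
\]

\begin{example}[$n=1$ or $k=1$: no defect]\label{ex:scalar}
If $r_0=1$, then $|M(\xi)|=(1+|\xi|^2)^{1/2}$ is convex and $1$-Lipschitz. Let $U'\subset\subset U$ and $V$ be open subsets of $A$, and take $\zeta\in C_c^\infty(U)$, $0\le\zeta\le1$, $\zeta=1$ on $U'$. For $u$ of class $C^1$ on $U$ and $u'$ of class $C^1$ on $V$, the map $v$ is $C^1$ on $U'\cup V$ and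
\[
F(v,U'\cup V)\le F(u,U)+F(u',V)+\|\nabla\zeta\|_\infty\|u-u'\|_{L^1(U\cap V)} .
\]
Applied to sequences converging to $w$, this gives $\overline F(w,U'\cup V)\le\overline F(w,U)+\overline F(w,V)$. If $A=\bigcup_hA_h$ and $A''\subset\subset A$, cover $\overline{A''}$ by finitely many open sets $A_h'\subset\subset A_h$, $h\le m$. Removing one $A'_h$ at a time gives $\overline F(w,A'')\le\overline F(w,A'_1\cup\dots\cup A_m')\le\sum_{h\le m}\overline F(w,A_h)$. With Theorem~\ref{thm:inner} we get $\overline F=\overline{\overline F}$. So the defect can be positive only if $n,k\ge2$.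
\end{example}

\begin{example}[$n=k=2$: the cut-off fails]\label{ex:cutoff}
Let $\gamma=(\gamma_1,\gamma_2)\in C^1_c(\mathbf R^2;\mathbf R^2)$ with $\int|\det\nabla\gamma|>0$, and let $u_\rho(x)=(\gamma_1(x/\rho),0)$, $u'_\rho(x)=(0,\gamma_2(x/\rho))$. Both maps have vanishing determinant, both tend to $0$ in $L^1$ as $\rho\to0$, and $\int|\nabla u_\rho|=\rho\int|\nabla\gamma_1|\to0$, likewise for $u'_\rho$. But $\int|\det\nabla(\frac12u_\rho+\frac12u'_\rho)|=\frac14\int|\det\nabla\gamma|$ for every $\rho$.
\end{example}

Averaging mixes the rows of $\nabla u$ with those of $\nabla u'$, and the areas of the two graphs do not see the mixed minors. So we never average on a set of full dimension. Instead we restrict the maps to an interface of dimension $n-1$, compress them slightly to open a gap along the interface, and fill the gap with a homotopy between the two traces.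

\subsection*{The model}
Let $n=2$ and let the interface be one unit edge. The traces are $C^1$ curves $\gamma_0,\gamma_1:[0,1]\to\mathbf R^k$, of lengths $\ell_0,\ell_1$, and to keep vertices out of the picture we assume that they have the same endpoints. By Fubini's theorem, on a well-chosen edge the lengths are bounded by $C\int|\nabla u|$ and $C\int|\nabla u'|$. The gap is the square $[0,1]\times I$, and we look for $H(x,t)$ with $H(\cdot,0)=\gamma_0$, $H(\cdot,1)=\gamma_1$, constant on the vertical sides. The minors of $\nabla H$ are the entries of $\partial_xH$, $\partial_tH$ and $\partial_xH\wedge\partial_tH$. We want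
\begin{equation}\label{eq:modelgoal}
\iint|\partial_xH|+\iint|\partial_tH|\le C(\ell_0+\ell_1)+\kappa,\qquad\iint|\partial_xH\wedge\partial_tH|\le\kappa
\end{equation}
with $\kappa$ arbitrarily small. The second integral may not be bounded in terms of lengths: minors of order $2$ must be paid for by minors of order $2$, and those of $\nabla u,\nabla u'$ may vanish. (The reason for insisting on an estimate order by order is scaling; see Remark~\ref{rem:scaling}.) Two arbitrary curves need not bound a small area. Compactness says that suitable members of a bounded family do.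

\begin{lemma}[Curves]\label{lem:curves}
Let $f_h:[0,1]\to B_R$, $h\in\mathcal H$, be an infinite family of Lipschitz curves with common endpoints and lengths at most $K$, and let $\eta>0$. There are an infinite $\mathcal H'\subset\mathcal H$, a Lipschitz curve $f_\infty:[0,1]\to B_R$ and, for $h\in\mathcal H'$, Lipschitz maps $\Gamma_h:[0,1]\times I\to B_R$ with $\Gamma_h(\cdot,0)=f_h$, $\Gamma_h(\cdot,1)=f_\infty$, $\Gamma_h(x,t)=f_h(x)$ for $x\in\{0,1\}$, and $\operatorname{vol}_2(\Gamma_h)\le\eta$.
\end{lemma}

\begin{proof}
Let $\ell_h\le K$ be the length of $f_h$ and $s_h(x)=\ell_h^{-1}\int_0^x|f_h'|$ ($s_h(x)=x$ if $\ell_h=0$). Then $s_h$ is a Lipschitz nondecreasing map of $[0,1]$ onto itself and $|f_h(x)-f_h(x')|\le\ell_h|s_h(x)-s_h(x')|$. So $f_h=e_h\circ s_h$ with $e_h:[0,1]\to B_R$ $K$-Lipschitz. By the Arzel\`a--Ascoli theorem a subsequence of $(e_h)$ converges uniformly to a $K$-Lipschitz curve $f_\infty$ with the same endpoints. Let $\mathcal H'$ consist of the indices in it with $K\sup|e_h-f_\infty|\le\eta$, and put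
\[
\Gamma_h(x,t)=\begin{cases}e_h\big((1-2t)s_h(x)+2tx\big),&0\le t\le\frac12,\\[2pt](2-2t)e_h(x)+(2t-1)f_\infty(x),&\frac12\le t\le1.\end{cases}
\]
The first half has its image in a Lipschitz curve, so its area is $0$. In the second half $|\partial_x\Gamma_h|\le K$ and $|\partial_t\Gamma_h|\le2\sup|e_h-f_\infty|$, so by \eqref{eq:wedge} its area is at most $K\sup|e_h-f_\infty|\le\eta$.
\end{proof}

If $\gamma_0=f_h$ and $\gamma_1=f_{h'}$, then $\Gamma_h$ followed by the reverse of $\Gamma_{h'}$ is a homotopy $H^0$ with fixed endpoints and area at most $2\eta$. In higher dimensions a small top-dimensional volume and some finite Lipschitz constant $\Lambda$ will be all we know about $H^0$, so let us use nothing else and still reach \eqref{eq:modelgoal}. The idea is to run $H^0$ on a tiny rectangle, where its area is unchanged while its first-order cost shrinks with the sides of the rectangle. For $\sigma\in(0,\frac12]$ let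
\begin{equation}\label{eq:psigma}
p_\sigma(x)=\max\Big\{0,\min\Big\{1,\ \frac12+\frac{x-1/2}{2\sigma}\Big\}\Big\},\qquad x\in[0,1].
\end{equation}
Thus $p_{1/2}$ is the identity, and $p_\sigma$ stretches $[\frac12-\sigma,\frac12+\sigma]$ onto $[0,1]$ and sends the rest to the endpoints. For $\sigma_0\in(0,\frac12)$ and $\tau_0\in(0,\frac13)$ let $\sigma(t)$ be the continuous function on $I$ that is affine on each of $[0,\frac13]$, $[\frac13,\frac13+\tau_0]$, $[\frac13+\tau_0,1]$ with
\begin{equation}\label{eq:sigmat}
\sigma(0)=\sigma(1)=\tfrac12,\qquad\sigma(\tfrac13)=\sigma(\tfrac13+\tau_0)=\sigma_0 ,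
\end{equation}
and let $H(x,t)$ be $\gamma_0(p_{\sigma(t)}(x))$, $H^0(p_{\sigma_0}(x),(t-\frac13)/\tau_0)$, $\gamma_1(p_{\sigma(t)}(x))$ on these three time intervals. The first stage squeezes $\gamma_0$ into a short interval, the second runs $H^0$ quickly on it, the third unsqueezes $\gamma_1$.

\emph{First stage.} The image lies in a curve, so the area is $0$. For each $t$, $\int|\partial_xH|\,dx=\ell_0$. Where $|x-\frac12|<\sigma$, put $y=p_\sigma(x)$; then $\partial_ty=-(\dot\sigma/\sigma)(y-\frac12)$ and $dx=2\sigma\,dy$, so $\int|\partial_tH|\,dx=2|\dot\sigma|\int_0^1|\gamma_0'(y)||y-\frac12|\,dy\le|\dot\sigma|\ell_0$, and the integral in $t$ is at most $\ell_0/2$. The factor $1/\sigma$ in the derivative is canceled by the length $2\sigma$ of the interval. The third stage is the same with $\ell_1$.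

\emph{Second stage.} Outside $|x-\frac12|<\sigma_0$ the map is constant, since $H^0$ fixes the endpoints. Inside, it is $H^0$ composed with the affine map that stretches $x$ by $1/(2\sigma_0)$ and $t$ by $1/\tau_0$, with Jacobian $1/(2\sigma_0\tau_0)$. Hence
\[
\iint|\partial_xH|\le\tau_0\Lambda,\qquad\iint|\partial_tH|\le2\sigma_0\Lambda,\qquad\iint|\partial_xH\wedge\partial_tH|=\operatorname{vol}_2(H^0)\le2\eta .
\]
Choosing $\eta$ first and then $\sigma_0,\tau_0$ in terms of $\Lambda$ gives \eqref{eq:modelgoal}.

Two things remain in general. The interface is a closed hypersurface with faces of all dimensions up to $n-1$, and on faces of dimension $j\ge2$ there is no parametrization by arclength; Section~\ref{sec:homotopy} finds a substitute for Lemma~\ref{lem:curves}. The squeezing must be done on all faces at once, and the gap must be opened around edges and corners; this is Section~\ref{sec:glue}.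

\section{The gluing proposition and inner regularity}\label{sec:inner}

For a compact set $E\ne\emptyset$, the \emph{signed distance} $d_E(x)$ is $-\operatorname{dist}_\infty(x,\partial E)$ for $x\in E$ and $\operatorname{dist}_\infty(x,\partial E)$ for $x\notin E$. It is $1$-Lipschitz for $|\cdot|_\infty$: if $x\in E$ and $x'\notin E$, the segment between them meets $\partial E$ at a point $z$, and $|d_E(x)|+|d_E(x')|\le|x-z|_\infty+|z-x'|_\infty=|x-x'|_\infty$.

\begin{proposition}[Gluing]\label{prop:glue}
There is $C_0=C_0(n,k)$ with the following property. Let $\delta,R,\kappa>0$, let $E\ne\emptyset$ be a finite union of closed cubes of the grid $\delta\mathbf Z^n$, and let $N=\{\operatorname{dist}_\infty(\cdot,\partial E)\le3\delta\}$. Let $(u_h)_{h\in\mathcal H}$ be an infinite family of $C^1$ maps, each defined in a neighborhood of $N$, with $|u_h|\le R$ and $\sup_h\int_N|M_r(\nabla u_h)|<\infty$ for all $r$. Then there are $a\in[0,\delta]^n$ and an infinite $\mathcal H'\subset\mathcal H$ such that, with $d=d_{E+a}$, for all $h,h'\in\mathcal H'$ there is a map $v:N\to B_R$,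 locally Lipschitz in the interior of $N$, with
\[
v=u_h\ \text{ on }N\cap\{d\le-\delta/4\},\qquad v=u_{h'}\ \text{ on }N\cap\{d\ge\delta/4\},
\]
and, for $0\le r\le r_0$,
\begin{equation}\label{eq:glue}
\int_{\{|d|\le\delta/4\}}|M_r(\nabla v)|\,dx\le C_0\int_N\big(|M_r(\nabla u_h)|+|M_r(\nabla u_{h'})|\big)\,dx+\kappa .
\end{equation}
\end{proposition}

\begin{remark}[Scaling]\label{rem:scaling}
Replacing $u$ by $u(\delta\,\cdot)$ multiplies $\int|M_r(\nabla u)|$ by $\delta^{r-n}$. Both integrals in \eqref{eq:glue} have the same order $r$, so the case $\delta=1$, applied with error $\kappa\min_r\delta^{r-n}$, gives the general case with the same $C_0$. A bound of order-$r$ minors by minors of lower order would acquire a negative power of $\delta$ in this way, and below $\delta$ is forced to be small by the geometry of $A$.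
\end{remark}

\begin{remark}\label{rem:subfamily}
No convergence of $(u_h)$ is assumed; the bound $|u_h|\le R$ and the passage to $\mathcal H'$ replace it. Both are needed. For $n=1$ and constant maps $u_h\equiv y_h$, the case $r=1$ of \eqref{eq:glue} forces $|y_h-y_{h'}|\le\kappa$ for all $h,h'\in\mathcal H'$.
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:inner}]
Let $S$ be the supremum. By Lemma~\ref{lem:basic}(c), $S\le\overline F(w,A)$. For the converse assume $S<\infty$ and $A\ne\emptyset$. Then $|A|\le S<\infty$ by Lemma~\ref{lem:basic}(c); in particular $A\ne\mathbf R^n$.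

\medskip\noindent\emph{Step 1: reduction to bounded $w$.} We have $T_R\circ w\to w$ in $L^1(A)$ as $R\to\infty$ by dominated convergence. If the theorem holds for bounded maps, then Lemma~\ref{lem:basic}(b) and \eqref{eq:trunc} give
\[
\overline F(w,A)\le\liminf_{R\to\infty}\overline F(T_R\circ w,A)=\liminf_{R\to\infty}\sup_{A''\subset\subset A}\overline F(T_R\circ w,A'')\le S .
\]
So let $|w|\le R/2$ for some $R>0$.

\medskip\noindent\emph{Step 2: the sequence.} Let $\emptyset\ne A_1\subset\subset A_2\subset\subset\cdots$ be open sets, compactly contained in $A$, with union $A$. By Lemma~\ref{lem:basic}(a) there are $u_h\in C^1(A_h;\mathbf R^k)$ with $\|u_h-w\|_{L^1(A_h)}\le1/h$ and $F(u_h,A_h)\le S+1/h$. Replacing $u_h$ by $T_{R/2}\circ u_h$ increases neither $F$ nor the distance from $w=T_{R/2}\circ w$, so we may assume $|u_h|\le R$. Along an infinite set $\mathcal H_0\subset\mathbf N$ the measures $\lambda_h=|M(\nabla u_h)|1_{A_h}dx$ converge weakly* on $A$ to a measure $\lambda$, and $\lambda(A)\le S$ by \eqref{eq:weakstar}.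

\medskip\noindent\emph{Step 3: interfaces where $\lambda$ is small.} Fix $\varepsilon\in(0,1)$ and put $K_0=E_0=N_0=\emptyset$. Inductively for $\ell\ge1$, choose a compact set $K_\ell\subset A$ with
\[
K_\ell\supset\overline{A_\ell}\cup K_{\ell-1}\cup E_{\ell-1}\cup N_{\ell-1},\qquad\lambda(A\setminus K_\ell)+|A\setminus K_\ell|<\varepsilon2^{-\ell},
\]
then $\delta_\ell>0$ with $10\delta_\ell<\operatorname{dist}_\infty(K_\ell,\mathbf R^n\setminus A)$. Let $E_\ell$ be the union of the closed cubes of the grid $\delta_\ell\mathbf Z^n$ at $\operatorname{dist}_\infty$ at most $5\delta_\ell$ from $K_\ell$, and let $N_\ell=\{\operatorname{dist}_\infty(\cdot,\partial E_\ell)\le3\delta_\ell\}$. The open set $\{\operatorname{dist}_\infty(\cdot,K_\ell)<5\delta_\ell\}$ is contained in $E_\ell$, and points of $E_\ell$ are within $6\delta_\ell$ of $K_\ell$. So $\operatorname{dist}_\infty(\cdot,K_\ell)$ lies in $[5\delta_\ell,6\delta_\ell]$ on $\partial E_\ell$ and in $[2\delta_\ell,9\delta_\ell]$ on $N_\ell$. Hence $E_\ell$ and $N_\ell$ are compact subsets of $A$, so that the induction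 continues, and
\begin{itemize}
\item[(i)] $N_\ell\cap K_\ell=\emptyset$ and $N_\ell\subset K_{\ell+1}$; so the $N_\ell$ are pairwise disjoint and $\lambda(N_\ell)+|N_\ell|<\varepsilon2^{-\ell}$;
\item[(ii)] for every $a\in[0,\delta_\ell]^n$: $K_\ell\subset E_\ell+a\subset K_{\ell+1}$ and $\{\operatorname{dist}_\infty(\cdot,\partial(E_\ell+a))\le\delta_\ell\}\subset\operatorname{int}N_\ell$.
\end{itemize}
For (ii): if $x\in K_\ell$, then $x-a$ is within $\delta_\ell$ of $K_\ell$, so $x-a\in E_\ell$. If $x\in E_\ell$ and $x+a\notin E_\ell$, the segment from $x$ to $x+a$ meets $\partial E_\ell$, so $x+a\in N_\ell$; thus $E_\ell+a\subset E_\ell\cup N_\ell\subset K_{\ell+1}$. Points within $\delta_\ell$ of $\partial E_\ell+a$ are within $2\delta_\ell$ of $\partial E_\ell$.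

\medskip\noindent\emph{Step 4: selection.} Given $\mathcal H_{\ell-1}$, discard the finitely many $h$ for which $K_{\ell+1}\subset A_h$ or $\lambda_h(N_\ell)\le\varepsilon2^{-\ell}$ fails (by (i) and \eqref{eq:weakstar}), and apply Proposition~\ref{prop:glue} to the remaining $u_h$ with $\delta_\ell$, $E_\ell$ and $\kappa=\varepsilon2^{-\ell}$. We obtain $a_\ell$ and an infinite $\mathcal H_\ell\subset\mathcal H_{\ell-1}$. Let $E'_\ell=E_\ell+a_\ell$, $d_\ell=d_{E'_\ell}$, and
\[
V_\ell=\{|d_\ell|\le\delta_\ell/4\},\qquad B_\ell=\{d_\ell\le-\delta_\ell/4,\ d_{\ell-1}\ge\delta_{\ell-1}/4\},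
\]
and let $O_\ell\subset B_\ell$ be the open set defined by the strict inequalities; for $\ell=1$ only the condition on $d_1$ is imposed. By (ii), $V_\ell\subset\operatorname{int}N_\ell$ and $K_\ell\subset E'_\ell\subset K_{\ell+1}$. The shell $B_\ell$ is a compact subset of $E'_\ell\setminus E'_{\ell-1}$, so the shells are pairwise disjoint. Moreover
\begin{equation}\label{eq:cover}
A=\bigcup_\ell(O_\ell\cup V_\ell).
\end{equation}
Indeed, let $x\in A$ lie in no $V_m$, and let $\ell$ be minimal with $x\in E'_\ell$ (it exists since $A_\ell\subset E'_\ell$). Then $d_\ell(x)\le0$ and, if $\ell\ge2$, $d_{\ell-1}(x)>0$, so $x\in O_\ell$. By \eqref{eq:weakstar} we can choose $h_\ell\in\mathcal H_\ell$ with $\lambda_{h_\ell}(B_\ell)\le\lambda(B_\ell)+\varepsilon2^{-\ell}$ and $1/h_\ell\le\varepsilon2^{-\ell}$. Note that $B_\ell\subset K_{\ell+1}\subset A_{h_\ell}$.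

\medskip\noindent\emph{Step 5: gluing.} Both $h_\ell$ and $h_{\ell+1}$ belong to $\mathcal H_\ell$, so Proposition~\ref{prop:glue} gives $v_\ell:N_\ell\to B_R$ equal to $u_{h_\ell}$ where $d_\ell\le-\delta_\ell/4$ and to $u_{h_{\ell+1}}$ where $d_\ell\ge\delta_\ell/4$. Define
\[
v=u_{h_\ell}\ \text{ on }B_\ell,\qquad v=v_\ell\ \text{ on }N_\ell .
\]
This is consistent. The $B_\ell$ are disjoint and so are the $N_\ell$. If $m\le\ell-1$, then $B_m\subset E'_m\subset K_\ell$, which misses $N_\ell$. If $m\ge\ell+2$, then $B_m$ misses $E'_{m-1}\supset K_{\ell+1}\supset N_\ell$. On $N_\ell\cap B_\ell$ we have $d_\ell\le-\delta_\ell/4$, and on $N_\ell\cap B_{\ell+1}$ we have $d_\ell\ge\delta_\ell/4$, so there the two definitions agree. By \eqref{eq:cover} the open sets $O_\ell$ and $\operatorname{int}N_\ell$ cover $A$, so $v$ is defined and locally Lipschitz on $A$.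

For $h\in\{h_\ell,h_{\ell+1}\}$ and all $r\ge0$ we have $\int_{N_\ell}|M_r(\nabla u_h)|\le\lambda_h(N_\ell)\le\varepsilon2^{-\ell}$. By \eqref{eq:cover} and \eqref{eq:glue},
\begin{align*}
F(v,A)&\le\sum_\ell\lambda_{h_\ell}(B_\ell)+\sum_\ell\sum_{r=0}^{r_0}\int_{V_\ell}|M_r(\nabla v_\ell)|\le S+\varepsilon+(r_0+1)(2C_0+1)\varepsilon,\\
\|v-w\|_{L^1(A)}&\le\sum_\ell\|u_{h_\ell}-w\|_{L^1(O_\ell)}+2R\sum_\ell|V_\ell|\le(1+2R)\varepsilon .
\end{align*}
Lemma~\ref{lem:smooth} replaces $v$ by a smooth map at the cost of another $\varepsilon$ in both estimates. Since $\varepsilon$ is arbitrary, Lemma~\ref{lem:basic}(a) gives $\overline F(w,A)\le S$.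
\end{proof}

\section{Homotopies of small volume}\label{sec:homotopy}

\subsection*{One cell, fixed boundary values}

\begin{lemma}\label{lem:cell}
Let $j\ge1$, $c=[0,1]^j$, and let $f_h:c\to B_R$, $h\in\mathcal H$, be an infinite family of Lipschitz maps that coincide on $\partial c$, with $\operatorname{vol}_j(f_h)\le K$. Let $\eta>0$. There are an infinite $\mathcal H'\subset\mathcal H$, a Lipschitz map $f_\infty:c\to B_R$ and, for $h\in\mathcal H'$, Lipschitz maps $\Gamma_h:c\times I\to B_R$ with $\Gamma_h(\cdot,0)=f_h$, $\Gamma_h(\cdot,1)=f_\infty$, $\Gamma_h(x,t)=f_h(x)$ for $x\in\partial c$, and $\operatorname{vol}_{j+1}(\Gamma_h)\le\eta$.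
\end{lemma}

The case $j=1$ is Lemma~\ref{lem:curves}. For $j\ge2$ we take $f_\infty=f_{h_0}$ for a suitable $h_0$. Let $\Sigma=\partial(c\times I)$ and let $G_h:\Sigma\to B_R$ be the prescribed boundary map,
\begin{equation}\label{eq:Gh}
G_h(x,0)=f_h(x),\qquad G_h(x,1)=f_{h_0}(x),\qquad G_h(x,t)=f_h(x)=f_{h_0}(x)\ \ (x\in\partial c).
\end{equation}
We must extend $G_h$ to $c\times I$ with small volume. If $k\le j$, all $(j+1)$-volumes vanish, and Lemma~\ref{lem:collar}(a),(c) gives the extension for any $h_0$ and all $h$. So let $2\le j<k$, and assume $K>0$.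

A bound on $j$-volume gives no equicontinuity, so we discretize the target instead. Pushing $f_h$ onto the $j$-skeleton of a cubical grid of mesh $2s$ sweeps a $(j+1)$-volume of order $sK$. A homotopy inside the $j$-skeleton has no $(j+1)$-volume at all, and whether it exists is decided by finitely many bounded integers, the degrees over the $j$-faces. The pigeonhole principle takes the place of the Arzel\`a--Ascoli theorem.

We recall the topological facts; homology has integer coefficients.
\begin{itemize}
\item[(T1)] Let $g$ map an open subset of $\mathbf R^j$ continuously to $\mathbf R^j$, and let $x$ be an isolated point of $g^{-1}(y)$. The \emph{local degree} of $g$ at $x$ is the degree of $(g-y)/|g-y|$ on small spheres about $x$. It is invariant under homotopies that avoid $y$ on such a sphere, equals $\operatorname{sgn}\det$ for an invertible affine map, and changes sign under an orientation-reversing change of chart.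
\item[(T2)] Let $Y$ be a finite cell complex of dimension $j$ with a point $y_Q$ in each open $j$-cell $Q$. The map $H_j(Y)\to\bigoplus_QH_j(Y,Y\setminus\{y_Q\})\cong\bigoplus_Q\mathbf Z$ is injective. (The $(j-1)$-skeleton $Y^{j-1}$ has $H_j(Y^{j-1})=0$, so $H_j(Y)$ injects into $H_j(Y,Y^{j-1})$, which is the direct sum by excision.) If $\Sigma$ is an oriented $j$-sphere, $g:\Sigma\to Y$ is continuous and $g^{-1}(y_Q)$ is finite, the $Q$-component of $g_*[\Sigma]$ is the sum of the local degrees of $g$ over $g^{-1}(y_Q)$, because $H_j(\Sigma,\Sigma\setminus g^{-1}(y_Q))$ is the direct sum of the groups $H_j(\Sigma,\Sigma\setminus\{x\})$.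
\item[(T3)] Attaching cells of dimension at least $j+1$ does not change $\pi_i$ for $i<j$. If $j\ge2$ and $\pi_i(Y)=0$ for $i<j$, then $\pi_j(Y)\to H_j(Y)$ is an isomorphism (Hurewicz theorem).
\end{itemize}

\begin{proof}[Proof of Lemma~\ref{lem:cell} for $2\le j<k$]
\emph{Step 1: the projection onto the skeleton.} Consider the complex formed by the cubes $2z+[-1,1]^k$, $z\in\mathbf Z^k$. Its $j$-skeleton is the set of points with at least $k-j$ odd integer coordinates, and the centers of its $j$-faces are the points with $j$ even and $k-j$ odd integer coordinates. Let $\beta(y)\in[0,1]$ be the $(j+1)$-th smallest of the numbers $\operatorname{dist}(y_i,2\mathbf Z)$, $i=1,\dots,k$. Each of these numbers changes by at most $|y-y'|_\infty$ from $y$ to $y'$, hence so does $\beta$. Let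
\[
Z=\{\beta=0\}=\{\text{at least $j+1$ even coordinates}\},\qquad W=\{\text{at least $j$ even coordinates}\}.
\]
These are countable unions of planes of codimension $j+1$ and $j$. For $b\in(0,1]$ and $|\theta-2z|\le1$, $z\in\mathbf Z$, let $\varsigma_b(\theta)=2z+\max\{-1,\min\{1,(\theta-2z)/b\}\}$. At odd $\theta$ both admissible $z$ give the value $\theta$, so $\varsigma_b$ is well defined on $\mathbf R$. It is $(1/b)$-Lipschitz, and its derivative in $b$ has modulus $|\theta-2z|/b^2\le1/b$ where $|\theta-2z|<b$ and vanishes where $|\theta-2z|>b$. Define $\Pi:\mathbf R^k\setminus Z\to\mathbf R^k$ by $\Pi(y)_i=\varsigma_{\beta(y)}(y_i)$. For $k=j+1$, $\beta(y)=|y-2z|_\infty$ on the cube centered at $2z$, and $\Pi$ is the radial projection from the center onto the boundary. In general: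
\begin{itemize}
\item[(P1)] $\Pi$ maps each cube, minus $Z$, into its own $j$-skeleton: at least $k-j$ coordinates have $\operatorname{dist}(y_i,2\mathbf Z)\ge\beta(y)$, and these are sent to odd integers.
\item[(P2)] On the $j$-skeleton, at most $j$ of the distances are less than $1$, so $\beta=1$ and $\Pi$ is the identity.
\item[(P3)] The local Lipschitz constant of $\Pi$ at $y$ is at most $2\sqrt k/\beta(y)$, by the bounds on $\varsigma_b$ and $\beta$.
\item[(P4)] For $y\notin Z$, $\Pi(y)$ is the center of a $j$-face if and only if $y\in W$. Indeed $\Pi(y)_i$ is even exactly when $y_i$ is even; and if $y\in W\setminus Z$, exactly $j$ distances vanish, so the other $k-j$ are at least $\beta(y)$ and these coordinates become odd.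
\item[(P5)] $c_0:=2^{-k}\int_{[-1,1]^k}\beta^{-j}\,dy<\infty$. Indeed $\beta<b$ forces $j+1$ coordinates into $(-b,b)$, so $|\{\beta<b\}\cap[-1,1]^k|\le Cb^{j+1}$ and $|\{\beta^{-j}>\theta\}\cap[-1,1]^k|\le C\theta^{-(j+1)/j}$ is integrable on $[1,\infty)$.
\end{itemize}
For $s>0$ and $a\in[0,2s]^k$ we rescale and translate: $\Pi_a(y)=a+s\Pi((y-a)/s)$, $\beta_a(y)=\beta((y-a)/s)$, $Z_a=a+sZ$, $W_a=a+sW$. Properties (P1)--(P4) hold for the complex of cubes $a+s(2z+[-1,1]^k)$, with the same constant in (P3).

\medskip\noindent\emph{Step 2: a good translation.} The map $\Pi$ is singular on $Z$, and we need $f_h$ to avoid $Z_a$ and to cross $W_a$ in a controlled way. By codimension this holds for most $a$. Let $f:c\to B_R$ be Lipschitz with $\operatorname{vol}_j(f)\le K$. For $\mathcal I\subset\{1,\dots,k\}$ with $j$ elements write $f_{\mathcal I}=(f_i)_{i\in\mathcal I}$.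
\begin{itemize}
\item[(a)] \emph{For a.e.\ $a$, $f(c)\cap Z_a=\emptyset$.} The exceptional $a$ have the form $f(x)-sz$ with $x\in c$ and $z$ in one of countably many $(k-j-1)$-planes, so they lie in Lipschitz images of subsets of $\mathbf R^{k-1}$. For good $a$, $\beta_a\circ f$ has a positive minimum on $c$, so $\Pi_a\circ f$ is Lipschitz by (P3) and Lemma~\ref{lem:patch}.
\item[(b)] \emph{For a.e.\ $a$: if $f_{\mathcal I}(x)\in a_{\mathcal I}+2s\mathbf Z^j$ for some $\mathcal I$, then $x\notin\partial c$ and $f_{\mathcal I}$ is differentiable at $x$ with $\det Df_{\mathcal I}(x)\ne0$.} By \eqref{eq:area} with $i=j$ and target $\mathbf R^j$, the map $f_{\mathcal I}$ sends $\partial c$, its set of nondifferentiability and $\{\det Df_{\mathcal I}=0\}$ to a null set, which $a_{\mathcal I}+2s\mathbf Z^j$ misses for a.e.\ $a$.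
\item[(c)] \emph{The average over $a\in[0,2s]^k$ of $\int_c\beta_a(f)^{-j}|M_j(\nabla f)|$ is at most $c_0K$.} Since $\beta$ is even and $2\mathbf Z^k$-periodic, the average of $\beta_a(y)^{-j}$ is $c_0$ for every $y$; use Fubini's theorem.
\item[(d)] \emph{The average of $\sum_{\mathcal I}\#\{x:f_{\mathcal I}(x)\in a_{\mathcal I}+2s\mathbf Z^j\}$ is at most $K_1:=\binom kj(2s)^{-j}K$.} The translates of $[0,2s]^j$ tile $\mathbf R^j$, so by \eqref{eq:area} the average of the $\mathcal I$-th term is $(2s)^{-j}\int_{\mathbf R^j}\#f_{\mathcal I}^{-1}(z)\,dz=(2s)^{-j}\int_c|\det Df_{\mathcal I}|\le(2s)^{-j}K$. The sum is an upper bound for $\#f^{-1}(W_a)$.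
\end{itemize}
For $a$ as in (a) let $\Phi_f(x,\tau)=(1-\tau)f(x)+\tau\Pi_a(f(x))$, a Lipschitz map on $c\times I$. The map $(1-\tau)\mathrm{id}+\tau\Pi_a$ has local Lipschitz constant at most $2\sqrt k/\beta_a$, and $|\partial_\tau\Phi_f|\le2\sqrt k\,s$ because $f(x)$ and $\Pi_a(f(x))$ lie in one cube of side $2s$. By \eqref{eq:wedge} and Lemma~\ref{lem:comp},
\begin{equation}\label{eq:sweep}
\operatorname{vol}_{j+1}(\Phi_f)\le(2\sqrt k)^{j+1}s\int_c\beta_a(f)^{-j}|M_j(\nabla f)| .
\end{equation}
Fix $s$ with $8(2\sqrt k)^{j+1}c_0Ks\le\eta$. Call $a$ \emph{good for $h$} if (a) and (b) hold for $f_h$ and the quantities in (c) and (d) are at most $4c_0K$ and $4K_1$. By Chebyshev's inequality the good $a$ fill at least half of $[0,2s]^k$. A sequence of sets of relative measure at least $\frac12$ has an upper limit of relative measure at least $\frac12$, so some $a$ is good for infinitely many $h$. Fix it. For these $h$,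
\begin{equation}\label{eq:good}
\operatorname{vol}_{j+1}(\Phi_{f_h})\le\eta/2,\qquad\#f_h^{-1}(W_a)\le4K_1 .
\end{equation}
Let $\mathcal B\supset B_R$ be a box that is a finite union of cubes of the translated complex, and let $Y$ be its $j$-skeleton. By (P1), $\Pi_a$ maps $\mathcal B\setminus Z_a$ into $Y$.

\medskip\noindent\emph{Step 3: degrees and the pigeonhole principle.} Let $f=f_h$ with $a$ good for $h$. By (P4) and \eqref{eq:good}, the points $x$ that $\Pi_a\circ f$ sends to the center $y_Q$ of some $j$-face $Q$ of $Y$ form the finite set $f^{-1}(W_a)$, which lies in the interior of $c$ by (b). Fix such an $x$, and let $\mathcal I$ be the set of the $j$ indices with $f_i(x)\in a_i+2s\mathbf Z$; these are the free coordinates of $Q$. Put $y=(f-a)/s$ and $b=\beta_a(f(x))>0$. At $x$ the numbers $\operatorname{dist}(y_i,2\mathbf Z)$ vanish for $i\in\mathcal I$ and are at least $b$ for $i\notin\mathcal I$. So near $x$ the former are less than $b/2$, the latter exceed $b/2$, and $\beta_a(f)$ is the smallest of the latter. Hence near $x$ the coordinates $i\notin\mathcal I$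 of $\Pi(y)$ are odd integers, constant by continuity, and no truncation occurs in the coordinates $i\in\mathcal I$. Thus $\Pi_a\circ f$ takes values in the open face $Q$, with
\[
(\Pi_a\circ f-y_Q)_{\mathcal I}=\frac{f_{\mathcal I}-f_{\mathcal I}(x)}{\beta_a(f)} .
\]
On a small sphere about $x$ the numerator differs from its invertible linearization by less than the norm of the latter, so the segment between them avoids $0$; the positive denominator does not change the direction. By (T1) the local degree at $x$, in the coordinates of $c$ and the coordinates $\mathcal I$ on $Q$, is $\operatorname{sgn}\det Df_{\mathcal I}(x)=\pm1$. Let $\nu_h(Q)$ be the sum of the local degrees over $(\Pi_a\circ f_h)^{-1}(y_Q)$. Then $|\nu_h(Q)|\le4K_1$, and $Y$ has finitely many $j$-faces; this is where the bound $R$ enters. So $\nu_h$ is the same vector for all $h$ in an infinite set $\mathcal H'$ of indices for which $a$ is good. Fix $h_0\in\mathcal H'$, let $h\in\mathcal H'$, let $G_h$ be as in \eqref{eq:Gh}, and put $g=\Pi_a\circ G_h:\Sigma\to Y$. It is continuous and Lipschitz on each facet.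

\medskip\noindent\emph{Step 4: $g$ has a Lipschitz extension into $Y$.} The preimages of $y_Q$ under $g$ lie in the open bottom and top faces of $\Sigma$, since $f_h(\partial c)$ misses $W_a$. Radial projection from the center of $c\times I$ conjugates $(x,t)\mapsto(x,1-t)$ to a reflection of a round sphere, so the charts $x\mapsto(x,0)$ and $x\mapsto(x,1)$ induce opposite orientations on $\Sigma$. By (T1) and (T2), the $Q$-component of $g_*[\Sigma]$ is $\pm(\nu_h(Q)-\nu_{h_0}(Q))=0$ for all $Q$, so $g_*[\Sigma]=0$ in $H_j(Y)$. The contractible box $\mathcal B$ arises from $Y$ by attaching cells of dimension at least $j+1$, so $\pi_i(Y)=0$ for $i<j$, and by (T3) $g$ is null-homotopic. Hence it extends to a continuous map $\hat g:c\times I\to Y$.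

To make the extension Lipschitz, let $\tilde g:c\times I\to\mathbf R^k$ be a Lipschitz extension of $g$ (Lemma~\ref{lem:collar}(a)). The continuous map $\phi=\hat g-\tilde g$ vanishes on $\Sigma$. The map $(1-\epsilon/|\phi|)_+\phi$ is within $\epsilon$ of $\phi$ and vanishes near $\Sigma$; extending it by $0$ and mollifying with small radius gives a smooth $\phi_\epsilon$ that vanishes on $\Sigma$ and is within $2\epsilon$ of $\phi$. Let $\mathrm{pr}$ be the nearest-point projection onto $\mathcal B$, which is $1$-Lipschitz and fixes $\hat g$. Then $\mathrm{pr}\circ(\tilde g+\phi_\epsilon)$ is Lipschitz, equals $g$ on $\Sigma$, and is within $2\epsilon$ of $\hat g$. Since $\beta_a=1$ on $Y$ by (P2), we have $\beta_a\ge\frac12$ on its image if $4\epsilon\le s$. So $\Psi=\Pi_a\circ\mathrm{pr}\circ(\tilde g+\phi_\epsilon)$ is Lipschitz by (P3) and Lemma~\ref{lem:patch}, has values in $Y$, and equals $\Pi_a\circ g=g$ on $\Sigma$ by (P2). As $Y$ is $\mathcal H^{j+1}$-null, $\operatorname{vol}_{j+1}(\Psi)=0$.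

\medskip\noindent\emph{Step 5: conclusion.} Apply Lemma~\ref{lem:collar}(b),(c) with $\Phi(q,\tau)=(1-\tau)G_h(q)+\tau\Pi_a(G_h(q))$ and $\Psi$. Over the bottom and the top, $\Phi$ is $\Phi_{f_h}$ and $\Phi_{f_{h_0}}$. Over a lateral facet it does not depend on $t$, so it depends on $j$ variables only and has no $(j+1)$-volume. By \eqref{eq:good} the extension $\Gamma_h$ has volume at most $\eta$.
\end{proof}

\begin{remark}
The hypothesis $j\ge2$ is used in (T3). For $j=1$ the skeleton $Y$ is a graph, whose fundamental group is free, and a commutator loop vanishes in $H_1(Y)$ without being contractible in general. This is why curves are treated separately.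
\end{remark}

\subsection*{All cells of a complex}
A \emph{cell} is a closed face, of any dimension, of a cube of a fixed translate of the unit grid of $\mathbf R^n$. A \emph{complex} $X$ is a finite set of cells closed under passing to faces, and $|X|$ is the union of its cells.

\begin{lemma}\label{lem:complex}
Let $X$ be a complex of dimension at most $n-1$. Let $u_h:|X|\to B_R$, $h\in\mathcal H$, be an infinite family of continuous maps, Lipschitz on each cell, with $\operatorname{vol}_{\dim c}(u_h|_c)\le K$ for all $h$ and all $c\in X$ of positive dimension. Let $\eta>0$. There are an infinite $\mathcal H'\subset\mathcal H$, a continuous $u_\infty:|X|\to B_R$, Lipschitz on each cell, and, for $h\in\mathcal H'$, continuous maps $D_h:|X|\times I\to B_R$, Lipschitz on each $c\times I$, with $D_h(\cdot,0)=u_h$, $D_h(\cdot,1)=u_\infty$ and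
\[
\operatorname{vol}_{\dim c+1}(D_h|_{c\times I})\le\eta\qquad\text{for all }c\in X .
\]
\end{lemma}

\begin{proof}
We define $u_\infty$ and $D_h$ cell by cell, in order of increasing dimension, passing each time to an infinite subset of indices.

At a vertex $q$ pass to a subset along which $u_h(q)$ converges to a limit $u_\infty(q)$ with $|u_h(q)-u_\infty(q)|\le\eta$, and let $D_h(q,\cdot)$ be affine.

Let $c\cong[0,1]^j$, $j\ge1$, be a cell with center $o$ over whose boundary $u_\infty$ and $D_h$ are defined, for $h\in\mathcal H_1$. The maps $u_h|_c$ do not agree on $\partial c$, but they do after we append the homotopies $D_h|_{\partial c\times I}$. Let $P=(c\times\{0\})\cup(\partial c\times I)$ and let $G_h:P\to B_R$ be $u_h$ on $c\times\{0\}$ and $D_h$ on $\partial c\times I$. To flatten $P$ use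
\[
\pi:c\times I\to c,\qquad\pi(x,t)=o+\frac{x-o}{2-t},
\]
which is Lipschitz with $\pi(x,1)=x$. It maps $c\times\{0\}$ homothetically onto the half-size cube and, for each facet $c'$ of $c$, maps $c'\times I$ onto the truncated pyramid over $c'$, with Lipschitz inverse $x\mapsto(q(x),2-1/\rho(x))$ in the notation \eqref{eq:radial}. So $\pi|_P:P\to c$ is a homeomorphism, bilipschitz on each of the $2j+1$ facets of $c\times I$ that make up $P$. Let $f_h=G_h\circ(\pi|_P)^{-1}:c\to B_R$. It is Lipschitz by Lemma~\ref{lem:patch}, $f_h(x)=D_h(x,1)=u_\infty(x)$ on $\partial c$, and $\operatorname{vol}_j(f_h)\le K+2j\eta$ by the invariance of volume and the bounds already obtained for the $2j$ facets of $c$.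

Lemma~\ref{lem:cell} gives $\mathcal H_2\subset\mathcal H_1$, $f_\infty$ and $\Gamma_h$. Put $u_\infty|_c=f_\infty$, which extends $u_\infty|_{\partial c}$, and extend $G_h$ to $\partial(c\times I)$ by $u_\infty$ on $c\times\{1\}$. Define $\Phi$ on $\partial(c\times I)\times I$ by $\Phi(q,\tau)=\Gamma_h(\pi(q),\tau)$ for $q\in P$ and $\Phi((x,1),\tau)=u_\infty(x)$. The formulas agree on $\partial c\times\{1\}$ because $\Gamma_h$ is stationary on $\partial c$. We have $\Phi(\cdot,0)=G_h$, and $\Phi(\cdot,1)$ is the restriction of $\Psi=u_\infty\circ\pi$. The map $\Psi$ and the part of $\Phi$ over $c\times\{1\}$ have image in $u_\infty(c)$, so their $(j+1)$-volumes vanish. The parts of $\Phi$ over the facets in $P$ are bilipschitz reparametrizations of the restrictions of $\Gamma_h$ to pieces of $c\times I$ with disjoint interiors, so their volumes add up to at most $\eta$. Lemma~\ref{lem:collar}(b),(c) gives $D_h|_{c\times I}$.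
\end{proof}

\section{Proof of the gluing proposition}\label{sec:glue}

By Remark~\ref{rem:scaling} we take $\delta=1$. Write $G_r^h=|M_r(\nabla u_h)|$, a continuous function on $N$.

\subsection*{Step 1: collapsing maps}
Extend the functions $p_\sigma$ of \eqref{eq:psigma} to $\mathbf R$ by $p_\sigma(\theta+1)=p_\sigma(\theta)+1$, and let $\varphi^\sigma(x)=(p_\sigma(x_1),\dots,p_\sigma(x_n))$. Each $\varphi^\sigma$ maps every cell of the grid $\mathbf Z^n$ onto itself, and $\varphi^{1/2}$ is the identity. These maps serve twice. With small $\sigma$ they perform the squeezing of Section~\ref{sec:model} on all cells at once. With $\sigma=\frac14$ they open the gap: $p_{1/4}$ sends $[z-\frac14,z+\frac14]$ to $z\in\mathbf Z$, has slope $2$ elsewhere, and moves points by at most $\frac14$, so $\varphi:=\varphi^{1/4}$ will collapse a neighborhood of $\partial E$ onto $\partial E$, corners included.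

Let $\chi:\mathbf R\to[0,1]$ be $8$-Lipschitz, equal to $1$ on $[-\frac18,\frac18]$ and to $0$ outside $(-\frac14,\frac14)$. For $a\in[0,1]^n$ let $d_a=d_{E+a}$, $\varphi_a(x)=a+\varphi(x-a)$ and
\[
\psi_a(x)=x+\chi(d_a(x))\,(\varphi_a(x)-x).
\]
Then $\psi_a=\varphi_a$ where $|d_a|\le\frac18$, $\psi_a$ is the identity where $|d_a|\ge\frac14$, $|\psi_a(x)-x|_\infty\le\frac14$, and $\psi_a(x)=a+\psi_0(x-a)$. Since $\varphi_a-\mathrm{id}$ is $1$-Lipschitz and bounded by $\sqrt n/4$, we get $\operatorname{Lip}(\psi_a)\le2+2\sqrt n$.

Let $X_a=a+X_0$ be the complex of all faces of the $(n-1)$-cells of the grid $a+\mathbf Z^n$ contained in $\partial(E+a)$. Then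
\begin{equation}\label{eq:boundary}
\text{every point of $\partial(E+a)$ lies in an $(n-1)$-cell of $X_a$; in particular }|X_a|=\partial(E+a).
\end{equation}
Indeed, the grid cubes that contain a point $y\in\partial(E+a)$ form a neighborhood of $y$, so some belong to $E+a$ and some do not. Changing one coordinate interval at a time joins any two of them by a chain in which consecutive cubes share an $(n-1)$-cell through $y$. One of these cells separates a cube of $E+a$ from a cube whose interior misses $E+a$, so it lies in $\partial(E+a)$.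

\subsection*{Step 2: choice of the translation}
We need bounds for $G_r^h$ on cells of every dimension, and for $G_r^h\circ\psi_a$. The latter does not follow from a change of variables, because $\psi_a$ collapses sets of positive measure onto cells. Averaging over $a$ gives both. Let $G\ge0$ be continuous on $N$. Substituting $x=a+y$ and then $z=a+\psi_0(y)$,
\[
\int_{[0,1]^n}\!\int_{\{|d_a|\le1/4\}}\!G(\psi_a(x))\,dx\,da=\int_{\{|d_0|\le1/4\}}\!\int_{\psi_0(y)+[0,1]^n}\!G(z)\,dz\,dy\le\Big(\frac52\Big)^n\int_NG ,
\]
since $|z-y|_\infty\le\frac54$, so that $z\in N$ and, for fixed $z$, $y$ ranges in a cube of side $\frac52$. In the same way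
\[
\int_{[0,1]^n}\sum_{c\in X_a}\int_cG\,d\mathcal H^{\dim c}\,da=\sum_{c\in X_0}\int_c\int_{y+[0,1]^n}G(z)\,dz\,d\mathcal H^{\dim c}(y)\le C\int_NG ,
\]
since now $|z-y|_\infty\le1$, and at most $C$ cells, each of measure $1$, come within distance $1$ of a given $z$. By Chebyshev's inequality there is $C_1=C_1(n,k)$ such that for each $h$ the set of $a\in[0,1]^n$ with
\begin{equation}\label{eq:slice}
\int_{\{|d_a|\le1/4\}}G_r^h(\psi_a)\,dx\le C_1\int_NG_r^h,\qquad\sum_{c\in X_a}\int_cG_r^h\,d\mathcal H^{\dim c}\le C_1\int_NG_r^h
\end{equation}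
for all $1\le r\le r_0$ has measure at least $\frac12$. The upper limit of these sets has measure at least $\frac12$, so some $a$ satisfies \eqref{eq:slice} for infinitely many $h$. Fix it and discard the other $h$. Translate coordinates so that the grid $a+\mathbf Z^n$ becomes $\mathbf Z^n$, and write $E',d,\varphi,\psi,X$ for $E+a,d_a,\varphi_a,\psi_a,X_a$. Points with $|d|\le1$ are within $2$ of $\partial E$, so they lie in $\operatorname{int}N$. In particular $\psi(N)\subset N$.

\subsection*{Step 3: a homotopy with all minors under control}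
Let $\kappa_1=\kappa/(2n4^n)$ and choose $\eta>0$ with $2\cdot3^n(\#X)\,\eta\le\kappa_1/3$. On a $j$-cell $c$ the $j\times j$ minors of $\nabla(u_h|_c)$ are among those of $\nabla u_h$, so $\operatorname{vol}_j(u_h|_c)\le\int_cG_j^h$ is bounded uniformly in $h$ by \eqref{eq:slice} and the hypothesis (and vanishes if $j>r_0$). Lemma~\ref{lem:complex} gives $\mathcal H'$ and $D_h$. Fix $h,h'\in\mathcal H'$ and let $H^0(x,t)=D_h(x,2t)$ for $t\le\frac12$, $H^0(x,t)=D_{h'}(x,2-2t)$ for $t\ge\frac12$. Then $H^0:|X|\times I\to B_R$ joins $u_h$ to $u_{h'}$, has $(\dim c+1)$-volume at most $2\eta$ on each $c\times I$, and is $\Lambda$-Lipschitz on each $c\times I$ for some $\Lambda\ge1$ depending on $h,h'$.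

On $c\times I$ only the minors of top order $\dim c+1$ of $H^0$ are small, while \eqref{eq:glue} involves all orders. With $\sigma_0,\tau_0$ and $\sigma(t)$ as in \eqref{eq:sigmat}, define on $|X|\times I$
\[
H(x,t)=\begin{cases}u_h(\varphi^{\sigma(t)}(x)),&0\le t\le\frac13,\\[2pt]H^0\big(\varphi^{\sigma_0}(x),(t-\frac13)/\tau_0\big),&\frac13\le t\le\frac13+\tau_0,\\[2pt]u_{h'}(\varphi^{\sigma(t)}(x)),&\frac13+\tau_0\le t\le1.\end{cases}
\]
The formulas agree at the common times, $H(\cdot,0)=u_h$, $H(\cdot,1)=u_{h'}$, and $H$ is continuous and Lipschitz on each $c\times I$, since $(x,t)\mapsto\varphi^{\sigma(t)}(x)$ is Lipschitz and preserves cells. Note $|\dot\sigma|\le\frac32$. Let $e_r(c)=\int_{c\times I}|M_r(\nabla(H|_{c\times I}))|$, the gradient being taken in the free variables of $c$ and in $t$. We claim that for suitable $\sigma_0,\tau_0$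
\begin{equation}\label{eq:er}
\sum_{c\in X}e_r(c)\le C\int_N(G_r^h+G_r^{h'})+\kappa_1,\qquad1\le r\le r_0 .
\end{equation}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=3.4]
\fill[gray!20] (0.4,0) rectangle (0.6,1);
\fill[gray!20] (0,0.4) rectangle (1,0.6);
\fill[gray!60] (0.4,0.4) rectangle (0.6,0.6);
\draw[thick] (0,0) rectangle (1,1);
\draw (0.4,0)--(0.4,1) (0.6,0)--(0.6,1) (0,0.4)--(1,0.4) (0,0.6)--(1,0.6);
\foreach \x in {0,1} \foreach \y in {0,1} \fill (\x,\y) circle (0.02);
\draw[->] (0.2,0.2)--(0.04,0.04);
\draw[->] (0.5,0.3)--(0.5,0.03);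
\draw[<->] (0.4,1.06)--(0.6,1.06) node[midway,above] {$2\sigma$};
\end{tikzpicture}
\caption{The squeezing map $\varphi^\sigma$ on a unit square. The dark square of side $2\sigma$ is stretched onto the whole square, each light strip of width $2\sigma$ is mapped onto the edge it touches, and each white corner is sent to its vertex. The piece mapped onto a face of dimension $j'$ has $j'$ sides of length $2\sigma$.}\label{fig:squeeze}
\end{figure}

Let $c=\prod_{i\in\mathcal J}[m_i,m_i+1]\times\prod_{i\notin\mathcal J}\{z_i\}$. For a face $c'$ of $c$, with set of free coordinates $\mathcal J'\subset\mathcal J$ and dimension $j'=|\mathcal J'|$, let $c_\sigma(c')$ be the set of $x\in c$ that $\varphi^\sigma$ maps into the relative interior of $c'$. These sets partition $c$ (Figure~\ref{fig:squeeze}). Each is a box: $|x_i-m_i-\frac12|<\sigma$ for $i\in\mathcal J'$, while for $i\in\mathcal J\setminus\mathcal J'$ the coordinate $x_i$ ranges in the one of the intervals $[m_i,m_i+\frac12-\sigma]$, $[m_i+\frac12+\sigma,m_i+1]$ that is adjacent to $c'$. On it, the free coordinates of $y=\varphi^\sigma(x)\in c'$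 are
\begin{equation}\label{eq:y}
y_i=m_i+\frac12+\frac{x_i-m_i-1/2}{2\sigma},\qquad i\in\mathcal J' .
\end{equation}
Hence, for $g\ge0$ on $c'$, substituting \eqref{eq:y} and bounding by $1$ the measure of the range of the other variables,
\begin{equation}\label{eq:cov}
\int_{c_\sigma(c')}g(\varphi^\sigma(x))\,dx\le(2\sigma)^{j'}\int_{c'}g .
\end{equation}

\emph{First and third stages.} Off the null set where $|x_i-m_i-\frac12|=\sigma(t)$ for some $i$, $H$ is locally the composition of $u_h|_{c'}$ with the smooth map $(x,t)\mapsto y$ given by \eqref{eq:y} with $\sigma=\sigma(t)$. Its derivatives satisfy $\partial_{x_i}y_i=1/(2\sigma)$ and $|\partial_ty_i|=|\dot\sigma||x_i-m_i-\frac12|/(2\sigma^2)\le1/\sigma$. By \eqref{eq:CB}, $|M_r(\nabla H)|\le C\sigma^{-r}|M_r(\nabla(u_h|_{c'}))|(y)$, which vanishes unless $r\le j'$ and is at most $C\sigma^{-r}G_r^h(y)$. By \eqref{eq:cov}, for each $t$ the integral over $c_{\sigma(t)}(c')$ is at most $C\sigma^{j'-r}\int_{c'}G_r^h\le C\int_{c'}G_r^h$. The same holds in the third stage with $h'$. So these stages contribute to $e_r(c)$ at most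 $C\sum_{c'\subset c}\int_{c'}(G_r^h+G_r^{h'})$, uniformly in $\sigma_0$ and $\tau_0$.

\emph{Second stage.} Split the $r\times r$ minors into those that do not contain the column $\partial_tH$ and those that do; for a map on $c\times I$ or $c'\times I$ denote the vector of the latter by $M_r^t$. For fixed $t$, $H$ is $(\Lambda/2\sigma_0)$-Lipschitz on $c$, so by \eqref{eq:CB} the minors of the first kind contribute at most $C(\Lambda/\sigma_0)^n\tau_0$. On $c_{\sigma_0}(c')$ the columns $\partial_{x_i}H$ vanish for $i\notin\mathcal J'$, are $1/(2\sigma_0)$ times those of $H^0|_{c'\times I}$ for $i\in\mathcal J'$, and the time column is $1/\tau_0$ times that of $H^0|_{c'\times I}$. So $M_r^t$ vanishes unless $r-1\le j'$, and by \eqref{eq:cov} and the substitution in time, which cancels $1/\tau_0$, its integral is at most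
\[
(2\sigma_0)^{j'-(r-1)}\int_{c'\times I}|M_r^t(\nabla(H^0|_{c'\times I}))| .
\]
If $r-1=j'$, every $r\times r$ minor uses all columns, so this is $\operatorname{vol}_{j'+1}(H^0|_{c'\times I})\le2\eta$. If $r-1<j'$, it is at most $C\Lambda^n\sigma_0$.

Each cell is a face of at most $3^n$ cells, and faces of cells of $X$ are in $X$. Summing over the pairs $c'\subset c$ and using \eqref{eq:slice},
\[
\sum_{c\in X}e_r(c)\le C\int_N(G_r^h+G_r^{h'})+3^n(\#X)\big(2\eta+C\Lambda^n\sigma_0\big)+(\#X)\,C(\Lambda/\sigma_0)^n\tau_0 .
\]
Choose $\sigma_0$, then $\tau_0$, so that the terms containing them are at most $\kappa_1/3$ each. This proves \eqref{eq:er}.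

\subsection*{Step 4: the glued map}
Let $L=\{|d|\le\frac18\}$ be the gap. Cover $\mathbf R^n$ by the closed boxes
\[
b=\{x:\ x_i\in[m_i+\tfrac14,m_i+\tfrac34]\ (i\in\mathcal J),\ |x_i-z_i|\le\tfrac14\ (i\notin\mathcal J)\},
\]
where $\mathcal J\subset\{1,\dots,n\}$ and $m_i,z_i\in\mathbf Z$. On $b$ the map $\varphi$ is affine, $\varphi_i(x)=2x_i-m_i-\frac12$ for $i\in\mathcal J$ and $\varphi_i(x)=z_i$ for $i\notin\mathcal J$, and it maps $b$ onto the cell $c_b=\prod_{\mathcal J}[m_i,m_i+1]\times\prod_{\mathcal J^c}\{z_i\}$. The correspondence $b\mapsto c_b$ is one-to-one. We claim: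
\begin{equation}\label{eq:boxes}
\text{if }x\in b\cap L,\text{ then }c_b\in X\text{ and }|d(x)|=|x_i-z_i|\text{ for some }i\notin\mathcal J .
\end{equation}
Let $y\in\partial E'$ with $|x-y|_\infty=|d(x)|\le\frac18$, and by \eqref{eq:boundary} let $\gamma=\prod_i\gamma_i\in X$ be an $(n-1)$-cell containing $y$; each $\gamma_i$ is a unit interval except one, $\gamma_{i_0}$, which is an integer point. If $i\in\mathcal J$, then $y_i\in(m_i,m_i+1)$, so $\gamma_i=[m_i,m_i+1]\ni x_i$; in particular $i_0\notin\mathcal J$. If $i\notin\mathcal J$, then $|y_i-z_i|\le\frac38$, so $\gamma_i$ is $\{z_i\}$, $[z_i,z_i+1]$ or $[z_i-1,z_i]$, and $\operatorname{dist}(x_i,\gamma_i)$ is $0$ or $|x_i-z_i|$. So $c_b$ is a face of $\gamma$. Since $\gamma\subset\partial E'$, we have $|d(x)|\le\operatorname{dist}_\infty(x,\gamma)\le|x-y|_\infty=|d(x)|$, so $|d(x)|=\max_i\operatorname{dist}(x_i,\gamma_i)$. If the maximum is positive it equals $|x_i-z_i|$ for some $i\notin\mathcal J$, and if it is $0$ then $|x_{i_0}-z_{i_0}|=0$. This proves \eqref{eq:boxes}.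

In particular $\varphi(L)\subset|X|$, and we can use $\varphi(x)$ as the position on the interface and $d(x)$ as the time. Define on $N$
\[
v(x)=\begin{cases}u_h(\psi(x)),&d(x)\le-\frac18,\\[2pt]H\big(\varphi(x),\frac12+4d(x)\big),&|d(x)|\le\frac18,\\[2pt]u_{h'}(\psi(x)),&d(x)\ge\frac18.\end{cases}
\]
Where $d=-\frac18$ we have $\psi=\varphi$ and time $0$, so both formulas give $u_h(\varphi(x))$; where $d=\frac18$ both give $u_{h'}(\varphi(x))$. The values lie in $B_R$, and $v$ is $u_h$ or $u_{h'}$ where $|d|\ge\frac14$, since $\psi$ is the identity there. The map $v$ is Lipschitz on each nonempty $b\cap L$, because $\varphi(b)=c_b\in X$ and $H$ is Lipschitz on $c_b\times I$; and $u_h\circ\psi$, $u_{h'}\circ\psi$ are Lipschitz on small balls in $\operatorname{int}N$. A small ball is covered by finitely many of the closed sets $b\cap L$, $\{d\le-\frac18\}$, $\{d\ge\frac18\}$, so $v$ is locally Lipschitz in $\operatorname{int}N$ by Lemma~\ref{lem:patch}.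

\subsection*{Step 5: the estimate}
For $r=0$, \eqref{eq:glue} holds because $\{|d|\le\frac14\}\subset N$. Let $1\le r\le r_0$.

On $\{-\frac14\le d\le-\frac18\}$, locality, the chain rule at points of differentiability of $\psi$, and \eqref{eq:CB} give $|M_r(\nabla v)|\le\operatorname{Lip}(\psi)^r\,G_r^h(\psi)$ a.e.; on $\{\frac18\le d\le\frac14\}$ the same holds with $h'$. By \eqref{eq:slice} these two sets contribute at most $C\int_N(G_r^h+G_r^{h'})$.

Let $b\cap L\ne\emptyset$. By \eqref{eq:boxes}, $b\cap L$ is the union of the at most $2n$ closed sets $P_{i,\pm}=\{x\in b\cap L:d(x)=\pm(x_i-z_i)\}$, $i\notin\mathcal J$. On $P_{i,\pm}$ the map $v$ agrees with $v_{i,\pm}(x)=H(\varphi(x),\frac12\pm4(x_i-z_i))$, which is Lipschitz on the box $b_i=b\cap\{|x_i-z_i|\le\frac18\}\supset P_{i,\pm}$. It depends only on the variables $(x_{\mathcal J},x_i)$, in which it is the composition of $H|_{c_b\times I}$ with a diagonal affine bijection onto $c_b\times I$ that stretches by the factors $2$ (in $x_{\mathcal J}$) and $4$ (in $x_i$). This is where the sup norm pays off: the time variable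 is affine and independent of the variables on which $\varphi$ depends. The norm of the affine map is $4$, its Jacobian is at least $1$, and the remaining variables range in a set of measure at most $1$. By locality and \eqref{eq:CB},
\[
\int_{P_{i,\pm}}|M_r(\nabla v)|\le\int_{b_i}|M_r(\nabla v_{i,\pm})|\le4^re_r(c_b).
\]
Summing over $(i,\pm)$ and over $b$, and using that $b\mapsto c_b\in X$ is one-to-one, we get from \eqref{eq:er}
\[
\int_L|M_r(\nabla v)|\le2n4^n\sum_{c\in X}e_r(c)\le C\int_N(G_r^h+G_r^{h'})+\kappa .
\]
This proves \eqref{eq:glue} with a constant depending only on $n$ and $k$, and completes the proof of Proposition~\ref{prop:glue}, hence of Theorems~\ref{thm:inner} and~\ref{thm:mono} and Corollary~\ref{cor:main}. \qed
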